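# Minimal usco maps into spaces of measures, and weak Asplund spaces $C(K)$

## 1. Passing from $K$ to $C(K)$: the natural guess

A continuous convex function on a Banach space may or may not have many points of differentiability, depending on the space. For spaces of the form $C(K)$ one would like to read the answer off the compact space $K$. The lecture is about one condition on $K$, stated in terms of set-valued maps, and about the guess that this condition suffices.

**Definition 1.1 (residual sets, Baire spaces).** A subset of a topological space is *residual* if its complement is meager, that is, if it contains a countable intersection of dense open sets. A space is *Baire* if countable intersections of dense open sets are dense. For $U$ open in $Z$, the phrase "for residual $z\in U$" means "for all $z$ in some residual subset of $U$."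

Four textbook facts will be used freely. Open subspaces of Baire spaces are Baire. Countable intersections of residual sets are residual. If $R$ is residual in $U$ and $U'\subset U$ is open, then $R\cap U'$ is residual in $U'$. A residual subset of a Baire space is dense.

**Definition 1.2 (usco maps).** Let $Z$ be a topological space and $X$ a Hausdorff space. A set-valued map $F:Z\to 2^X$ is *usco* if every $F(z)$ is nonempty and compact and $F$ is upper semicontinuous (usc): whenever $F(z)\subset W$ with $W\subset X$ open, there is a neighborhood $O$ of $z$ with $F(O)\subset W$. Here $F(O)=\bigcup_{w\in O}F(w)$. An usco $F$ is *minimal* if its graph does not properly contain the graph of another usco map from $Z$ into $2^X$. We write $G\subset F$ for inclusion of graphs.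

Example: on $Z=\mathbb R$ let $F(t)=\{0\}$ for $t<0$, $F(t)=\{1\}$ for $t>0$, $F(0)=[0,1]$. This is usco. It is not minimal, since replacing $F(0)$ by $\{0,1\}$ gives a smaller usco. The smaller one is minimal, because upper semicontinuity at $0$ forces both $0$ and $1$ into the value there. It is single-valued off one point.

**Definition 1.3 (the class $\mathcal S$).** $\mathcal S$ consists of all Hausdorff spaces $X$ such that for every Baire space $Z$ and every minimal usco $F:Z\to2^X$ the set $\{z\in Z: F(z)\text{ is a singleton}\}$ is residual in $Z$.

**Definition 1.4 (weak Asplund spaces).** A Banach space $V$ is *weak Asplund* if every convex continuous function on an open convex set $D\subset V$ is Gâteaux differentiable at the points of a dense $G_\delta$ subset of $D$.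

For $K$ compact Hausdorff, $C(K)$ is the Banach space of continuous real functions on $K$ with the supremum norm. The question is: *if $K\in\mathcal S$ is compact, must $C(K)$ be weak Asplund?*

The answer one would first guess is yes. A convex function $\varphi$ on $D\subset V$ has a subdifferential, an usco map from $D$ into $(V^*,w^*)$, and wherever a minimal usco inside it is single-valued, $\varphi$ is Gâteaux differentiable (we prove this in Section 4). So it is enough that $(V^*,w^*)\in\mathcal S$. For $V=C(K)$ the dual is built from $K$: the point $x$ appears as the Dirac measure $\delta_x$, and every functional is a difference of multiples of probability measures. One hopes that the property of $K$ passes to probability measures on $K$. We first build tools, then test this hope on simple spaces.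

## 2. Calculus of minimal usco maps

**Proposition 2.1 (criterion).** An usco $F:Z\to2^X$ is minimal if and only if, whenever $U\subset Z$ and $W\subset X$ are open and $F(U)\cap W\neq\emptyset$, there is a nonempty open $U'\subset U$ with $F(U')\subset W$.

*Proof.* ($\Rightarrow$) Suppose $F(U)\cap W\ne\emptyset$ but there is no such $U'$. Then $F(z)\not\subset W$ for every $z\in U$, since otherwise upper semicontinuity would give $U'$. Put $G(z)=F(z)\setminus W$ for $z\in U$ and $G(z)=F(z)$ for $z\notin U$. The values are nonempty and compact. $G$ is usc at $z\in U$: if $F(z)\setminus W\subset V$ with $V$ open, then $F(z)\subset V\cup W$, so $F(O)\subset V\cup W$ for an open $O$ with $z\in O\subset U$, whence $G(O)\subset V$. $G$ is usc at $z\notin U$ because $G(z)=F(z)$ and $G\subset F$. As $F(U)\cap W\neq\emptyset$, the graph of $G$ is properly smaller than that of $F$, a contradiction.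

($\Leftarrow$) Suppose $G\subset F$ is usco and $x\in F(z)\setminus G(z)$. As $X$ is Hausdorff and $G(z)$ is compact, there are disjoint open sets $W\ni x$ and $V\supset G(z)$, and an open $O\ni z$ with $G(O)\subset V$. Since $x\in F(O)\cap W$, there is a nonempty open $U'\subset O$ with $F(U')\subset W$. Then $G(U')\subset V\cap W=\emptyset$, a contradiction. $\square$

**Proposition 2.2 (existence).** Every usco contains a minimal usco.

*Proof.* By Zorn's lemma it suffices to bound a chain $(F_i)$ of uscos from below. The sets $\bigcap_iF_i(z)$ are intersections of chains of nonempty compact sets, so they are nonempty and compact. If $\bigcap_iF_i(z)\subset W$ with $W$ open, then $F_i(z)\subset W$ for some $i$ by compactness, so $F_i(O)\subset W$ for a neighborhood $O$ of $z$, and $\bigcap_iF_i$ maps $O$ into $W$ too. $\square$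

The proof will show a little more if we keep track of which spaces $Z$ are used.

**Definition 2.3 (the classes $\mathcal S_{\mathcal C}$).** For a class $\mathcal C$ of Baire spaces, $\mathcal S_{\mathcal C}$ is defined like $\mathcal S$ with $Z$ restricted to $\mathcal C$. We consider $\mathcal C$ = (i) all Baire spaces, so $\mathcal S_{(i)}=\mathcal S$; (ii) metrizable Baire spaces; (iii) completely metrizable spaces.

Each of these three classes is closed under open subspaces, and $\mathcal S\subset\mathcal S_{(ii)}\subset\mathcal S_{(iii)}$. From now on $\mathcal C$ is one of the three.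

**Proposition 2.4 (permanence).**

(a) Restrictions of minimal uscos to open subsets are minimal, and subspaces of members of $\mathcal S_{\mathcal C}$ are in $\mathcal S_{\mathcal C}$.

(b) Metrizable spaces are in $\mathcal S$.

(c) If $X,Y\in\mathcal S_{\mathcal C}$, then $X\times Y\in\mathcal S_{\mathcal C}$.

(d) Hausdorff continuous images of compact members of $\mathcal S_{\mathcal C}$ are in $\mathcal S_{\mathcal C}$.

*Proof.* (a) The first claim is immediate from Proposition 2.1. If $Y\subset X$ and $F:Z\to2^Y$ is minimal usco, then $F$ is usco into $X$ and satisfies the criterion there, because open subsets of $Y$ are traces of open subsets of $X$. So $F$ is minimal into $X$.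

(b) Let $F:Z\to2^X$ be minimal, $X$ metric, $Z$ Baire. For $n\ge1$ the open set $\bigcup\{U\text{ open}:\operatorname{diam}F(U)<1/n\}$ is dense: inside a given nonempty open set, apply the criterion with $W$ a ball of radius $1/(3n)$ around a value. At points of the intersection over $n$, $F$ is single-valued.

(c) Let $F:Z\to 2^{X\times Y}$ be minimal. Its two coordinate projections are usco, and they satisfy the criterion (use the open sets $W\times Y$ and $X\times W$), so they are minimal. Both are single-valued on a residual set, and there $F$ is single-valued.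

(d) Let $f:X\to Y$ be continuous and onto, $X\in\mathcal S_{\mathcal C}$ compact, $Y$ Hausdorff, $F:Z\to2^Y$ minimal with $Z\in\mathcal C$. The map $z\mapsto f^{-1}(F(z))$ has nonempty compact values. If $f^{-1}(F(z))\subset W$ with $W$ open, then $F(z)$ is contained in $Y\setminus f(X\setminus W)$, which is open since $f(X\setminus W)$ is compact. Near $z$ the values of $F$ stay in this set, and its preimage is contained in $W$. So the map is usco. Let $G$ be a minimal usco contained in it. Then $z\mapsto f(G(z))$ is usco and contained in $F$, so it equals $F$, and $F$ is single-valued wherever $G$ is. $\square$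

We shall constantly make constructions on many disjoint open sets at once. No bound on their number is needed.

**Lemma 2.5 (patching).** Let $\{V_j\}$ be a disjoint family of open subsets of $U$, $V=\bigcup_jV_j$, and let $R_j$ be residual in $V_j$. Then $(U\setminus V)\cup\bigcup_jR_j$ is residual in $U$. If $V$ is dense in $U$, then $\bigcup_jR_j$ is residual in $U$.

*Proof.* Let $V_j\setminus R_j\subset\bigcup_nN_{j,n}$ with $N_{j,n}$ nowhere dense in $V_j$. Fix $n$; we show that $N_n=\bigcup_jN_{j,n}$ is nowhere dense. Let $O\subset U$ be nonempty and open. If $O$ meets no $V_j$, it misses $N_n$. If $O$ meets $V_j$, there is a nonempty open $O'\subset O\cap V_j$ missing $N_{j,n}$, and $O'$ misses all other $N_{i,n}$ since $V_i\cap V_j=\emptyset$. The complement of $(U\setminus V)\cup\bigcup_jR_j$ is contained in $\bigcup_nN_n$, hence meager. If $V$ is dense, $U\setminus V$ is nowhere dense as well. $\square$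

## 3. Metrizable spaces and the one-point compactification of a discrete set

For a nonempty compact Hausdorff space $K$ let $P(K)$ be the set of Radon probability measures on $K$ with the weak* topology; it is compact Hausdorff. For $W\subset K$ open, inner regularity and Urysohn's lemma give $\mu(W)=\sup\{\int f\,d\mu: f\in C(K),\ 0\le f\le 1_W\}$, so $\mu\mapsto\mu(W)$ is lower semicontinuous (lsc). Hence $\mu\mapsto\mu(C)$ is upper semicontinuous for $C$ closed.

**Example 3.1 (metrizable $K$).** If $K$ is metrizable (in particular finite), then $C(K)$ is separable and $P(K)$ is metrizable, so $K$ and $P(K)$ are both in $\mathcal S$ by Proposition 2.4(b).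

**Example 3.2 (uncountably many isolated points).** Let $\Gamma$ be an uncountable discrete set and $K=\Gamma\cup\{\infty\}$ its one-point compactification, which is not metrizable. First, $K\in\mathcal S$. If $F:Z\to2^K$ is minimal, let $U_1$ be the union of all open $U$ with $F(U)=\{\gamma\}$ for some $\gamma\in\Gamma$. If $\gamma\in F(U)$ for some open $U$, the criterion with $W=\{\gamma\}$ shows that $U$ meets $U_1$. So $F=\{\infty\}$ on $Z\setminus\overline{U_1}$, and $F$ is single-valued on the dense open set $U_1\cup(Z\setminus\overline{U_1})$.

Next, $P(K)\in\mathcal S$. Let $F:Z\to2^{P(K)}$ be minimal, $Z$ Baire. Each coordinate $\mu\mapsto\mu(\{\gamma\})$ is continuous, because $\{\gamma\}$ is clopen, and the compact subsets of $\Gamma$ are finite, so $\mu(\Gamma)=\sup\{\mu(S):S\subset\Gamma\text{ finite}\}$. Let $U\subset Z$ be nonempty open and $\varepsilon>0$. Put $\alpha=\sup\{\mu(\Gamma):\mu\in F(U)\}$ and choose $\mu_0\in F(U)$ and a finite $S\subset\Gamma$ with $\mu_0(S)>\alpha-\varepsilon$. The set $\{\mu:\mu(S)>\alpha-\varepsilon\}$ is open, so the criterion gives a nonempty open $U'\subset U$ with $\mu(S)>\alpha-\varepsilon$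 for all $\mu\in F(U')$. For these $\mu$ we have $\mu(\Gamma\setminus S)<\varepsilon$. The set $S$ is finite, so a second use of the criterion gives a nonempty open $U''\subset U'$ on which the coordinates in $S$ hardly vary: $\sum_{\gamma\in S}|\mu(\{\gamma\})-\nu(\{\gamma\})|\le\varepsilon$ for $\mu,\nu\in F(U'')$. Then $\sum_{\gamma\in\Gamma}|\mu(\{\gamma\})-\nu(\{\gamma\})|<3\varepsilon$, the difference of the masses at $\infty$ is at most this sum, and $\|\mu-\nu\|<6\varepsilon$. So for each $n$ the open set $\bigcup\{U''\text{ open}:\|\mu-\nu\|\le1/n\text{ for all }\mu,\nu\in F(U'')\}$ is dense, and $F$ is single-valued on the intersection of these sets.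

In this example there are uncountably many coordinates, and what saved us was that locally in $z$ all but $\varepsilon$ of the mass lives on finitely many pieces, the same for all $\mu\in F(z)$. The general proof uses the same kind of exhaustion, but in the general case the pieces need not be points, and the hypothesis $K\in\mathcal S$ must say how they shrink to points.

The guess is correct, and here is what will be proved.

**Theorem A.** Let $\mathcal C$ be (i), (ii) or (iii) and let $K\ne\emptyset$ be compact Hausdorff. Then
$$K\in\mathcal S_{\mathcal C}\iff P(K)\in\mathcal S_{\mathcal C}\iff(C(K)^*,w^*)\in\mathcal S_{\mathcal C}.$$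

**Theorem B.** If $K$ is compact Hausdorff and $K\in\mathcal S$ (or only $K\in\mathcal S_{(iii)}$), then $C(K)$ is weak Asplund.

A family of subsets of a space $Y$, not necessarily open, is a *network* for $Y$ if every open set is a union of members; for instance, the singletons of a countable space form a countable network, whatever the topology.

**Theorem C.** Let $\mathcal C$ be as above.

1. If $L\in\mathcal S_{\mathcal C}$ is a compact subset of a locally convex Hausdorff space and $\overline{\rm conv}\,L$ is compact, then $\overline{\rm conv}\,L\in\mathcal S_{\mathcal C}$.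
2. If $V$ is a Banach space and $L\subset V^*$ is $w^*$-compact with $(L,w^*)\in\mathcal S_{\mathcal C}$ and $\sup_{v^*\in L}|v^*(v)|\ge c\|v\|$ for all $v\in V$ and some $c>0$, then $(V^*,w^*)\in\mathcal S_{\mathcal C}$ and $V$ is weak Asplund.
3. If $K\in\mathcal S_{(iii)}$ is compact, every $\mu\in P(K)$ is concentrated on a Borel set with a countable network; in particular $L^1(\mu)$ is separable.

## 4. From $P(K)$ to the dual space and to Gâteaux derivatives

This section does everything except the passage from $K$ to $P(K)$. Write $\mathbb B_{V^*}$ for the dual unit ball.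

**Proposition 4.1 (balls suffice).** If $V$ is a Banach space and $(n\mathbb B_{V^*},w^*)\in\mathcal S_{\mathcal C}$ for all $n\in\mathbb N$, then $(V^*,w^*)\in\mathcal S_{\mathcal C}$.

*Proof.* Let $Z\in\mathcal C$ and $F:Z\to2^{V^*}$ be minimal usco. The set $Z_n=\{z:F(z)\cap n\mathbb B_{V^*}\neq\emptyset\}$ is closed, since its complement is $\{z:F(z)\subset V^*\setminus n\mathbb B_{V^*}\}$, which is open by upper semicontinuity. The $Z_n$ cover $Z$. Every nonempty open subset of $Z$ is Baire, so some $Z_n$ has interior in it; thus $\bigcup_nO_n$ is dense, where $O_n=\operatorname{int}Z_n$. On $O_n$ the map $z\mapsto F(z)\cap n\mathbb B_{V^*}$ has nonempty compact values, and it is usc: if $F(z)\cap n\mathbb B_{V^*}\subset W$, then $F(z)\subset W\cup(V^*\setminus n\mathbb B_{V^*})$, an open set. Since $F|_{O_n}$ is minimal, $F(z)\subset n\mathbb B_{V^*}$ on $O_n$. As $O_n\in\mathcal C$, $F|_{O_n}$ is single-valued on a residual subset $R_n$ of $O_n$. The set where $F$ is not single-valued lies in $(Z\setminus\bigcup_nO_n)\cup\bigcup_n(O_n\setminus R_n)$, which is meager. $\square$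

**Proposition 4.2.** If $K\neq\emptyset$ and $P(K)\in\mathcal S_{\mathcal C}$, then $(C(K)^*,w^*)\in\mathcal S_{\mathcal C}$.

*Proof.* The map $(\mu,\nu,a,b)\mapsto a\mu-b\nu$ from the compact space $P(K)\times P(K)\times[0,n]^2$ to $(C(K)^*,w^*)$ is continuous, and by the Jordan decomposition its image contains $n\mathbb B_{C(K)^*}$. By Proposition 2.4(b),(c) the domain is in $\mathcal S_{\mathcal C}$, by (d) so is the image, by (a) so is $n\mathbb B_{C(K)^*}$. Apply Proposition 4.1. $\square$

**Proposition 4.3.** If $V$ is a Banach space with $(V^*,w^*)\in\mathcal S_{(iii)}$, then $V$ is weak Asplund.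

*Proof.* Let $D\subset V$ be nonempty, open and convex, $\varphi:D\to\mathbb R$ convex and continuous, and
$$\partial\varphi(d)=\{v^*\in V^*:\langle v^*,y-d\rangle\le\varphi(y)-\varphi(d)\ \ \forall y\in D\}.$$

**Step 1 (the values are nonempty).** Put $p(h)=\lim_{t\to0^+}(\varphi(d+th)-\varphi(d))/t$. By convexity the quotient is nondecreasing in $t>0$ and bounded below by $-(\varphi(d-sh)-\varphi(d))/s$ for small $s>0$, so $p$ is finite. It is positively homogeneous, and it is subadditive because $\varphi(d+t(h+k))\le\frac12\varphi(d+2th)+\frac12\varphi(d+2tk)$. Moreover $p(h)\le\varphi(d+h)-\varphi(d)$ when $d+h\in D$, so $p$ is bounded above on a ball around $0$. By Hahn–Banach there is a linear $v^*\le p$. It is continuous, and $\langle v^*,y-d\rangle\le p(y-d)\le\varphi(y)-\varphi(d)$, so $v^*\in\partial\varphi(d)$.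

**Step 2 ($\partial\varphi$ is locally bounded).** Let $\varphi\le M$ on the ball $B(d_0,2r)\subset D$. If $\|d-d_0\|<r$, $v^*\in\partial\varphi(d)$ and $\|h\|<r$, then, using $\varphi(d)\ge2\varphi(d_0)-\varphi(2d_0-d)$,
$$\langle v^*,h\rangle\le\varphi(d+h)-\varphi(d)\le M-\big(2\varphi(d_0)-\varphi(2d_0-d)\big)\le2M-2\varphi(d_0),$$
so $\|v^*\|\le(2M-2\varphi(d_0))/r$.

**Step 3 ($\partial\varphi$ is norm-to-$w^*$ usco).** If $d_\alpha\to d$ in norm, $v^*_\alpha\in\partial\varphi(d_\alpha)$ is a bounded net and $v_\alpha^*\to v^*$ weak*, then $\langle v_\alpha^*,y-d_\alpha\rangle\to\langle v^*,y-d\rangle$, and passing to the limit in $\langle v^*_\alpha,y-d_\alpha\rangle\le\varphi(y)-\varphi(d_\alpha)$ gives $v^*\in\partial\varphi(d)$. So $\partial\varphi(d)$ is bounded and $w^*$-closed, hence $w^*$-compact. If upper semicontinuity failed at $d$ for some $w^*$-open $W\supset\partial\varphi(d)$, there would be $d_\alpha\to d$ and $v_\alpha^*\in\partial\varphi(d_\alpha)\setminus W$, eventually bounded by Step 2. A $w^*$-convergent subnet would have its limit in $\partial\varphi(d)\setminus W=\emptyset$, a contradiction.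

**Step 4 (single-valuedness gives the derivative).** Let $F\subset\partial\varphi$ be a minimal usco (Proposition 2.2). The open set $D$ is completely metrizable, so $F$ is single-valued on a residual set, hence on a dense $G_\delta$ subset of $D$. Let $F(d)=\{v^*\}$ be such a value and $h\in V$. For small $t>0$ choose $v^*_t\in F(d+th)\subset\partial\varphi(d+th)$. The two subgradient inequalities give
$$\langle v^*,h\rangle\le\frac{\varphi(d+th)-\varphi(d)}t\le\langle v_t^*,h\rangle\longrightarrow\langle v^*,h\rangle\qquad(t\to0^+),$$
the limit because $F$ is usc at $d$ and $F(d)=\{v^*\}$. So the one-sided derivative of $\varphi$ at $d$ in each direction $h$ is $\langle v^*,h\rangle$; using $h$ and $-h$, $\varphi$ is Gâteaux differentiable at $d$ with derivative $v^*$. $\square$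

What remains is the implication $K\in\mathcal S_{\mathcal C}\Rightarrow P(K)\in\mathcal S_{\mathcal C}$. *Until the end of Section 9, $Z\neq\emptyset$ is a Baire space, $K\neq\emptyset$ is compact Hausdorff, and $F:Z\to2^{P(K)}$ is a minimal usco.* The hypothesis $K\in\mathcal S_{\mathcal C}$ enters only in Section 10.

## 5. Measuring one set at a time, and where this stops

To show that $F(z)$ is a singleton we must show that all $\mu\in F(z)$ give the same mass to each open set. So fix one set, possibly depending on $z$, and see whether they agree on it.

For $A\subset U\times K$ put $A_z=\{x:(z,x)\in A\}$. For $U\subset Z$ open, "*$H$ is closed over $U$*" means that $H$ is a closed subset of $U\times K$. Recall the tube lemma: if $E\subset U\times K$ is open and $\{z_0\}\times C\subset E$ with $C$ compact, there are open $U_2\ni z_0$ and $W\supset C$ with $U_2\times W\subset E$. Applied to the complement of $H$ and $C=K\setminus W$, it shows that $z\mapsto H_z$ is usc on $U$: if $H_{z_0}\subset W$, then $H_z\subset W$ near $z_0$. With $W=\emptyset$ it shows that $\{z\in U:H_z\ne\emptyset\}$ is closed in $U$.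

If $\mu(A_z)$ has the same value for all $\mu\in F(z)$, call this value $m_A(z)$.

**Lemma 5.1.** Let $A\subset U\times K$ be open in $U\times K$, or closed over $U$. There is a residual $R_A\subset U$ such that $m_A(z)$ is defined for $z\in R_A$, and $m_A$ is continuous on $R_A$.

*Proof.* Since $\mu(A_z)=1-\mu(((U\times K)\setminus A)_z)$, we may assume that $A=E$ is open.

**Step 1 (joint lower semicontinuity).** We show that $(z,\mu)\mapsto\mu(E_z)$ is lsc on $U\times P(K)$. Let $\mu_0(E_{z_0})>r$; for $r<0$ there is nothing to prove, so let $r\ge0$. Take a compact $C_1\subset E_{z_0}$ with $\mu_0(C_1)>r$, and by the tube lemma open $U_2\ni z_0$, $W\supset C_1$ with $U_2\times W\subset E$. Then $\mu(E_z)\ge\mu(W)>r$ for $z\in U_2$ and $\mu$ in the open set $\{\mu:\mu(W)>r\}\ni\mu_0$.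

**Step 2 (deciding each rational level).** For $r\in\mathbb Q$ let $O_r^+$ (resp. $O_r^-$) be the union of all open $V\subset U$ such that $\mu(E_z)>r$ (resp. $\le r$) for all $z\in V$ and $\mu\in F(z)$. We claim that $O_r^+\cup O_r^-$ is dense in $U$. Let $V\subset U$ be nonempty and open with $V\not\subset O_r^-$. Then there are $z_0\in V$, $\mu_0\in F(z_0)$ with $\mu_0(E_{z_0})>r$. By Step 1 there are open $V'$ with $z_0\in V'\subset V$ and $\mathcal P\ni\mu_0$ with $\mu(E_z)>r$ on $V'\times\mathcal P$. By Proposition 2.1 there is a nonempty open $V''\subset V'$ with $F(V'')\subset\mathcal P$. So $V''\subset O_r^+$.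

**Step 3 (conclusion).** Put $R_E=\bigcap_{r\in\mathbb Q}(O_r^+\cup O_r^-)$, a residual set. For $z\in R_E$ and each rational $r$, either all or none of the numbers $\mu(E_z)$, $\mu\in F(z)$, exceed $r$; so they coincide. For $z\in R_E$ and rational $r$ we have $m_E(z)>r$ iff $z\in O_r^+$, and $m_E(z)<r$ iff $z\in\bigcup_{r'<r}O_{r'}^-$ with $r'$ rational. These sets are open, so $m_E$ is continuous on $R_E$. $\square$

For metrizable $K$ this proves at once that $F$ is single-valued on a residual set: apply Lemma 5.1 to $Z\times W$ for the countably many finite unions $W$ of members of a countable base, and intersect. For general $K$ there are uncountably many open $W$, each with its own residual set $R_{Z\times W}$, and the intersection of uncountably many residual sets may be empty. This really happens.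

**Example 5.2 (the split interval).** Let $K=\{t^-:0<t\le1\}\cup\{t^+:0\le t<1\}$, ordered by $s^\pm<t^\pm$ for $s<t$ and $t^-<t^+$, with the order topology; $K$ is compact Hausdorff and $\pi:K\to[0,1]$, $t^\pm\mapsto t$, is continuous. Let $F_0(t)=\pi^{-1}(t)$. It is usco, by the argument of Proposition 2.4(d) applied to the map $t\mapsto\{t\}$. It is minimal: a neighborhood $W$ of $t^+$ contains all $s^-,s^+$ with $t<s<t+\eta$ for some $\eta>0$, similarly on the left for $t^-$, so the criterion holds. But $F_0(t)$ has two points for $0<t<1$. Hence $K\notin\mathcal S_{(iii)}$. By Proposition 2.1, $F(t)=\{\delta_x:x\in F_0(t)\}$ is a minimal usco into $P(K)$, because $x\mapsto\delta_x$ is a homeomorphism onto its image. For every fixed open $W\subset K$ the measures in $F(t)$ agree on $W$ for residual $t$, by Lemma 5.1; and yet $F(t)$ is not a singleton for any $t\in(0,1)$.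

So the hypothesis on $K$ must be used, and for that we need a minimal usco into $K$ itself. The direct way to get one is to take a set $H$ closed over $Z$ that carries the measures, and a minimal usco inside $z\mapsto H_z$. This loses nearly everything: if $K=[0,1]$ and $F(z)=\{\lambda\}$ with $\lambda$ Lebesgue measure for all $z$, then inside $z\mapsto[0,1]$ we may get the minimal usco $z\mapsto\{0\}$, whose single-valuedness says nothing about $\lambda$-almost every point of $K$. A minimal usco over $Z$ is too thin. We shall enlarge $Z$ to a space $Z'$ with many points over each $z$, so many that a minimal usco over $Z'$ is forced to see almost all of each measure in $F(z)$.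

## 6. Inner and outer approximation by sets independent of $z$

Two lemmas make open and closed subsets of $U\times K$ manageable: after shrinking $U$, sections can be replaced up to small mass by fixed subsets of $K$.

**Lemma 6.1 (inner approximation).** Let $H$ be closed over $U$ and $E\subset U\times K$ open. If it is not true that $\mu(H_z\cap E_z)=0$ for residual $z\in U$ and all $\mu\in F(z)$, then there are a nonempty open $U'\subset U$, a closed $C\subset K$ and $\delta>0$ with $U'\times C\subset E$ and $\mu(H_z\cap C)>\delta$ for residual $z\in U'$ and all $\mu\in F(z)$.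

*Proof.* The set $H\setminus E$ is closed over $U$. Let $R$ be a residual subset of $U$ on which $m_H$, $m_{H\setminus E}$, $m_E$ are defined and continuous (Lemma 5.1), and put $g=m_H-m_{H\setminus E}$ on $R$; thus $g(z)=\mu(H_z\cap E_z)$ for all $\mu\in F(z)$. By hypothesis some $z_0\in R$ has $g(z_0)>\varepsilon>0$. Choose an open $U_1\ni z_0$ with $g>\varepsilon$ and $|m_E-m_E(z_0)|<\varepsilon/4$ on $U_1\cap R$.

Take $\mu_1\in F(z_0)$ and a compact $C_1\subset E_{z_0}$ with $\mu_1(C_1)>m_E(z_0)-\varepsilon/4$. By the tube lemma and normality of $K$ there are open $U_2$ with $z_0\in U_2\subset U_1$ and $W\supset C_1$ with $U_2\times\overline W\subset E$. The open set $\{\mu:\mu(W)>m_E(z_0)-\varepsilon/4\}$ contains $\mu_1$, so Proposition 2.1 gives a nonempty open $U'\subset U_2$ with $\mu(W)>m_E(z_0)-\varepsilon/4$ for all $\mu\in F(U')$. Put $C=\overline W$. For $z\in U'\cap R$ and $\mu\in F(z)$ we have $W\subset C\subset E_z$, so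
$$\mu(E_z\setminus C)\le\mu(E_z)-\mu(W)<\varepsilon/2,$$
and $\mu(H_z\cap C)\ge\mu(H_z\cap E_z)-\mu(E_z\setminus C)>\varepsilon/2=:\delta$. $\square$

**Lemma 6.2 (outer approximation).** Let $H$ be closed over $U$ and $\varepsilon>0$. There are an open $O\subset U\times K$ and a dense open $V\subset U$ with $H\cap(V\times K)\subset O$, and $\mu(O_z)<\mu(H_z)+\varepsilon$ for residual $z\in U$ and all $\mu\in F(z)$.

*Proof.* **Step 1 (local version).** In a given nonempty open $U_0\subset U$ we find a nonempty open $U'$ and an open $W\subset K$ with $H_z\subset W$ for $z\in U'$ and $\mu(W)<\mu(H_z)+\varepsilon$ for residual $z\in U'$ and all $\mu\in F(z)$. Let $z_0\in U_0\cap R_H$ and $\mu_0\in F(z_0)$. By outer regularity and normality there is an open $W\supset H_{z_0}$ with $\mu_0(\overline W)<m_H(z_0)+\varepsilon/2$. Take an open $U_1$ with $z_0\in U_1\subset U_0$, $H_z\subset W$ on $U_1$, and $m_H>m_H(z_0)-\varepsilon/2$ on $U_1\cap R_H$. The set $\{\mu:\mu(\overline W)<m_H(z_0)+\varepsilon/2\}$ is open and contains $\mu_0$, so by Proposition 2.1 it contains $F(U')$ for some nonempty open $U'\subset U_1$. For $z\in U'\cap R_H$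 and $\mu\in F(z)$ we get $\mu(W)\le\mu(\overline W)<m_H(z_0)+\varepsilon/2<m_H(z)+\varepsilon$.

**Step 2 (patching).** Take a maximal disjoint family of such $U'_j$, with corresponding $W_j$. By Step 1 its union $V$ is dense in $U$. Put $O=\bigcup_jU'_j\times W_j$, so that $O_z=W_j$ for $z\in U'_j$. Then $H\cap(V\times K)\subset O$, and the inequality holds for residual $z\in U$ by Lemma 2.5. $\square$

## 7. The space $Z'$ of shrinking pieces of positive measure

Consider first the case where $Z$ is a point and $F(z)=\{\mu\}$. We want to describe a point $x\in K$ by a decreasing sequence $K=H_0\supset H_1\supset\cdots$ of closed sets of positive measure, with $x\in\bigcap_nH_n$. The sequences form a closed subset $Z'$ of $Q^\omega$, where $Q$ is the discrete set of all closed sets of positive measure, and $(H_n)\mapsto\bigcap_nH_n$ is an usco on $Z'$. A minimal usco $G_0$ inside it cannot ignore a closed set $C$ of positive measure: over a sequence ending in $C,C,\dots$ its value is a nonempty subset of $C$. For general $Z$ we let the pieces depend on $z$.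

**Definition 7.1 (conditions).** A *condition* is a pair $q=(U,H)$ with $U=U_q\neq\emptyset$ open in $Z$, $H=H_q$ closed over $U$, and $m_H(z)>0$ for residual $z\in U$. Let $Q$ be the set of conditions, and let $q'\le q$ mean $U_{q'}\subset U_q$ and $H_{q'}\subset H_q$. Put $q_*=(Z,Z\times K)$.

For a condition, $H_z\neq\emptyset$ for *all* $z\in U$, since $\{z\in U:H_z\neq\emptyset\}$ is closed in $U$ and contains a residual, hence dense, subset of the Baire space $U$. If $\emptyset\neq U'\subset U_q$ is open, then $(U',H_q\cap(U'\times K))$ is a condition below $q$.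

**Definition 7.2 (the space $Z'$).** Let $\mathcal T$ be the set of finite sequences $s=(q_0\ge q_1\ge\dots\ge q_k)$ of conditions with $q_0=q_*$; put $U_s=U_{q_k}$, $H_s=H_{q_k}$. Give $Q$ the discrete topology and let
$$Z'=\{(z,(q_n)_{n\ge0})\in Z\times Q^\omega:q_0=q_*,\ q_{n+1}\le q_n,\ z\in U_{q_n}\ \text{for all }n\}$$
with the subspace topology.

A base of $Z'$ consists of the sets
$$N(s,O)=\{(z,(q_n))\in Z':z\in O,\ (q_n)\text{ extends }s\},\qquad s\in\mathcal T,\ \emptyset\neq O\subset U_s\text{ open}.$$
They are nonempty: repeat the last term of $s$.

**Lemma 7.3.** The map $G(z,(q_n))=\bigcap_n(H_{q_n})_z$ is an usco from $Z'$ into $2^K$.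

*Proof.* The value is a decreasing intersection of nonempty compact sets, so it is nonempty and compact. If $G(z,(q_n))\subset W$ with $W$ open, then $(H_{q_n})_z\subset W$ for some $n$. Hence $(H_{q_n})_w\subset W$ for $w$ in an open $O$ with $z\in O\subset U_{q_n}$, and $G\subset W$ on $N((q_0,\dots,q_n),O)$. $\square$

**Fix a minimal usco $G_0\subset G$** (Proposition 2.2). The part of $H_s$ that $G_0$ sees is recorded as follows: for $s\in\mathcal T$ let $\hat H_s$ be the closure in $U_s\times K$ of
$$\{(z,x):z\in U_s,\ x\in G_0(z,(q_n))\text{ for some }(q_n)\text{ extending }s\text{ with }(z,(q_n))\in Z'\}.$$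
Since $G_0\subset G$ and $H_s$ is closed over $U_s$, we have $\hat H_s\subset H_s$. If $t$ extends $s$, then $\hat H_t\subset\hat H_s$. The next two lemmas say that $\hat H_s$ is almost all of $H_s$ and that the sets $\hat H_s$ control $G_0$.

**Lemma 7.4.** $\mu\big((H_s)_z\setminus(\hat H_s)_z\big)=0$ for residual $z\in U_s$ and all $\mu\in F(z)$.

*Proof.* Otherwise Lemma 6.1 with $H=H_s$ and $E=(U_s\times K)\setminus\hat H_s$ gives $U'$, $C$, $\delta$ with $(U'\times C)\cap\hat H_s=\emptyset$ and such that $q=(U',H_s\cap(U'\times C))$ is a condition, below the last term of $s$. For $z\in U'$ let $z'=(z,s^\frown(q,q,\dots))\in Z'$. Then $\emptyset\neq G_0(z')\subset G(z')\subset C$, while $\{z\}\times G_0(z')\subset\hat H_s$. This contradicts $(U'\times C)\cap\hat H_s=\emptyset$. $\square$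

**Lemma 7.5.** If $z'=(z,(q_n))\in Z'$, then $\bigcap_k(\hat H_{(q_0,\dots,q_k)})_z\subset G_0(z')$.

*Proof.* Let $x\notin G_0(z')$. Take an open $V\supset G_0(z')$ with $x\notin\overline V$, and $k$ and an open $O$ with $z\in O\subset U_{q_k}$ and $G_0\subset V$ on $N((q_0,\dots,q_k),O)$. The part over $O$ of the set whose closure defines $\hat H_{(q_0,\dots,q_k)}$ lies in $O\times V$. Since $O\times K$ is open, $\hat H_{(q_0,\dots,q_k)}\cap(O\times K)\subset O\times\overline V$. So $x\notin(\hat H_{(q_0,\dots,q_k)})_z$. $\square$

To use $K\in\mathcal S_{\mathcal C}$ on $G_0$, we must know that $Z'$ is Baire. To return to $F$, we must know that for residual $z$, almost every $x\in K$ (for all $\mu\in F(z)$) lies in $\bigcap_k(\hat H_{(q_0,\dots,q_k)})_z$ for some point $(z,(q_n))$ of a prescribed residual subset of $Z'$. Both come from one exhaustion argument.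

## 8. Exhausting a condition by good extensions

Let $D\subset Z'$ be dense open. Call $t\in\mathcal T$ *$D$-good* if $N(t,U_t)\subset D$. Every extension in $\mathcal T$ of a $D$-good sequence is $D$-good. Example: if $Z$ is a point, $K=[0,1]$ and $F(z)=\{\lambda\}$, the sequences $(H_k)$ for which some $H_k$ has diameter less than $1/n$ form a dense open $D$, and a finite sequence is $D$-good exactly when its last set has diameter less than $1/n$ (look at the constant continuation).

**Lemma 8.1.** If $s\in\mathcal T$ and $q$ is a condition below the last term of $s$, then some $D$-good $t$ extends $s^\frown q$.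

*Proof.* Take a point $(z,(q_n))\in D\cap N(s^\frown q,U_q)$ and a basic neighborhood $N((q_0,\dots,q_k),O)\subset D$ of it with $O\subset U_{q_k}$ and $k$ so large that $(q_0,\dots,q_k)$ extends $s^\frown q$. Put $t=(q_0,\dots,q_k,(O,H_{q_k}\cap(O\times K)))$. Then $N(t,U_t)\subset N((q_0,\dots,q_k),O)\subset D$. $\square$

The next lemma says that good extensions of $s$, organized in countably many families, cover almost all of $H_s$. A family may have uncountably many members, but their domains in $Z$ are disjoint, so each $z$ sees at most one member of each family and Lemma 2.5 applies.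

**Lemma 8.2 (exhaustion).** Let $s\in\mathcal T$ and $D\subset Z'$ dense open. There are disjoint families $\mathcal V_i$ $(i\in\omega)$ of nonempty open subsets of $U_s$ and maps $t_i:\mathcal V_i\to\mathcal T$ such that each $t_i(V)$ is $D$-good, properly extends $s$, has $U_{t_i(V)}=V$, and, with $\hat B_i=\bigcup_{V\in\mathcal V_i}\hat H_{t_i(V)}$,
$$\mu\Big((H_s)_z\setminus\bigcup_i(\hat B_i)_z\Big)=0\quad\text{for residual }z\in U_s\text{ and all }\mu\in F(z).$$
Here "disjoint family" means that the members of each single $\mathcal V_i$ are pairwise disjoint.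

*Proof.* It suffices to obtain, for each $\varepsilon>0$, countably many such families with "$\le\varepsilon$" in place of "$=0$"; then take together the families obtained for $\varepsilon=1/n$, $n\ge1$, and reindex. Fix $\varepsilon$. The plan is greedy: at stage $i$ use, locally, good extensions inside what is left, nearly as large in measure as possible, and remove them. What is left must stay closed, so we remove a slightly larger open set, supplied by Lemma 6.2.

**Step 1 (choosing large pieces at stage $i$).** Let $L_0=H_s$. Given $L_i\subset H_s$ closed over $U_s$, for nonempty open $V\subset U_s$ let $a_i(V)\in[0,1]$ be the supremum of $0$ and of all $\delta$ for which there is a $D$-good proper extension $t$ of $s$ with $U_t\subset V$, $H_t\subset L_i$ and $m_{H_t}\ge\delta$ for residual $z\in U_t$. If $V\subset V'$, then $a_i(V)\le a_i(V')$. Consider nonempty open $V\subset U_s$ of one of two types: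

- type (a): $a_i(V)=0$;
- type (b): $a_i(V)>0$ and there is a $D$-good proper extension $t_i(V)$ of $s$ with $U_{t_i(V)}=V$, $H_{t_i(V)}\subset L_i$, and $m_{H_{t_i(V)}}\ge a_i(V)/2$ for residual $z\in V$.

Every nonempty open $V_0\subset U_s$ contains such a $V$. If $a_i(V_0)=0$, take $V=V_0$. Otherwise choose $t$ and $\delta>a_i(V_0)/2$ as in the definition of $a_i(V_0)$, and let $V=U_t$. Then $t$ is admissible for $V$, so $a_i(V)\ge\delta>0$, and $\delta>a_i(V_0)/2\ge a_i(V)/2$; so $V$ is of type (b) with $t_i(V)=t$. Therefore a maximal disjoint family $\mathcal V_i^*$ of sets of types (a) and (b) has union $U^i$ dense and open in $U_s$. Let $\mathcal V_i$ consist of its members of type (b), and put $B_i=\bigcup_{V\in\mathcal V_i}H_{t_i(V)}\subset L_i$. It is closed over $U^i$, since it is closed over each of the disjoint open members of $\mathcal V_i^*$.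

**Step 2 (removing them).** By Lemma 6.2, applied over $U^i$, there are an open $O_i\subset U^i\times K$ and a dense open $V^i\subset U^i$ with $B_i\cap(V^i\times K)\subset O_i$ and $m_{O_i}<m_{B_i}+\varepsilon2^{-i-1}$ for residual $z$. Put $L_{i+1}=L_i\setminus O_i$, which is closed over $U_s$. Finally let $L_\infty=\bigcap_iL_i=H_s\setminus\bigcup_iO_i$, closed over $U_s$.

**Step 3 (nothing is left: $m_{L_\infty}=0$ for residual $z\in U_s$).** Suppose not. By Lemma 5.1, $m_{L_\infty}$ is positive at some point of $R_{L_\infty}$, and by continuity there is a nonempty open $U'\subset U_s$ such that $m_{L_\infty}>0$ on $U'\cap R_{L_\infty}$. So $q=(U',L_\infty\cap(U'\times K))$ is a condition below the last term of $s$. By Lemma 8.1 there is a $D$-good $t$ extending $s^\frown q$. By continuity of $m_{H_t}$ there are a nonempty open $U''\subset U_t$ and $\delta>0$ with $m_{H_t}\ge\delta$ for residual $z\in U''$.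

Let $i\in\omega$ and let $V\in\mathcal V_i^*$ meet $U''$. The sequence $t^\frown\big(V\cap U'',H_t\cap((V\cap U'')\times K)\big)$ is a $D$-good proper extension of $s$, and $H_t\subset L_\infty\subset L_i$; so $a_i(V)\ge\delta$. Thus $V$ is of type (b), and $m_{B_i}\ge\delta/2$ for residual $z\in V\cap U''$. By Lemma 2.5, $m_{B_i}\ge\delta/2$ for residual $z\in U''$, and this for every $i$.

On the other hand, for $z\in\bigcap_iV^i$ the sets $(B_i)_z$ are pairwise disjoint: $(B_i)_z\subset(O_i)_z$, while for $j>i$ the set $(B_j)_z\subset(L_j)_z\subset(L_{i+1})_z$ is disjoint from $(O_i)_z$. Hence $\sum_im_{B_i}(z)\le1$ for residual $z\in U''$. As $U''$ is a nonempty Baire space, some $z\in U''$ satisfies both conclusions, a contradiction.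

**Step 4 (adding up the errors).** For residual $z\in U_s$ and all $\mu\in F(z)$ we have $\mu\big((H_s)_z\setminus\bigcup_i(O_i)_z\big)=\mu((L_\infty)_z)=0$. For residual $z$ also $(B_i)_z\subset(O_i)_z$ for all $i$, and therefore
$$\mu\Big((H_s)_z\setminus\bigcup_i(B_i)_z\Big)\le\sum_i\mu\big((O_i)_z\setminus(B_i)_z\big)\le\sum_i\varepsilon2^{-i-1}=\varepsilon.$$

**Step 5 (putting on the hats).** By Lemma 7.4 applied to each $t_i(V)$, and Lemma 2.5 over $\mathcal V_i^*$, $\mu((B_i)_z\setminus(\hat B_i)_z)=0$ for residual $z\in U_s$ and all $\mu\in F(z)$. So the estimate of Step 4 holds with $\hat B_i$ in place of $B_i$. $\square$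

## 9. A tree of pieces, and the Baire property of $Z'$

We iterate Lemma 8.2, using one dense open set at each level. Let $s_*\in\mathcal T$ and let $D_n\subset Z'$ $(n\in\omega)$ be dense open. For $\tau\in\omega^{<\omega}$ we define a disjoint family $\mathcal W_\tau$ of nonempty open sets and a map $s_\tau:\mathcal W_\tau\to\mathcal T$ with $U_{s_\tau(W)}=W$. Put $\mathcal W_\emptyset=\{U_{s_*}\}$ and $s_\emptyset(U_{s_*})=s_*$. Given $\mathcal W_\tau,s_\tau$ with $|\tau|=n$, apply Lemma 8.2 to $s_\tau(W)$ and $D_n$ for each $W\in\mathcal W_\tau$, obtaining $\mathcal V_i^W$ and $t_i^W$. Let $\mathcal W_{\tau^\frown i}=\bigcup_{W\in\mathcal W_\tau}\mathcal V_i^W$, and $s_{\tau^\frown i}(V)=t_i^W(V)$ for $V\in\mathcal V_i^W$. The new family is disjoint because the sets $W$ are disjoint and $\mathcal V_i^W$ is a disjoint family of subsets of $W$.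

Let $W_\tau=\bigcup\mathcal W_\tau$ and $A_\tau=\bigcup_{W\in\mathcal W_\tau}\hat H_{s_\tau(W)}$, which is closed over $W_\tau$. Write $C_\tau=(A_\tau)_z$ when $z$ is fixed; this set is compact, and it is empty if $z\notin W_\tau$.

**Lemma 9.1.** There is a residual $R\subset U_{s_*}$ such that for $z\in R$:

1. $\mu(C_\tau\setminus\bigcup_iC_{\tau^\frown i})=0$ for all $\tau$ and all $\mu\in F(z)$;
2. all $\mu\in F(z)$ agree on every finite intersection of sets $C_\tau$;
3. $\mu(C_\emptyset)=m_{H_{s_*}}(z)>0$ for all $\mu\in F(z)$.

*Proof.* There are countably many requirements, so each may be treated separately. For 1, fix $\tau$. On each $W\in\mathcal W_\tau$ the requirement holds for residual $z$ by Lemma 8.2, since there $C_\tau=(\hat H_{s_\tau(W)})_z\subset(H_{s_\tau(W)})_z$ and $C_{\tau^\frown i}$ is the section of the corresponding $\hat B_i$. For $z\notin W_\tau$ it is trivial because $C_\tau=\emptyset$. Now use Lemma 2.5, in the version where the union need not be dense. For 2, let $T\subset\omega^{<\omega}$ be finite and nonempty. The set $\bigcap_{\tau\in T}A_\tau$ is closed over the open set $\bigcap_{\tau\in T}W_\tau$,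 where Lemma 5.1 applies; outside this open set the section is empty. Again use Lemma 2.5. Requirement 3 is Lemma 7.4 for $s_*$, together with $\hat H_{s_*}\subset H_{s_*}$ and the definition of a condition. $\square$

Fix $z\in R$ and throw away the countably many null sets of 1: put
$$B=C_\emptyset\setminus\bigcup_\tau\Big(C_\tau\setminus\bigcup_iC_{\tau^\frown i}\Big),\qquad\text{so that}\quad\mu(B)=\mu(C_\emptyset)>0\ \text{ for all }\mu\in F(z).\tag{1}$$

**Lemma 9.2.** For each $x\in B$ there are $b\in\omega^\omega$ and $z'=(z,(q_k))\in\bigcap_nD_n\cap N(s_*,U_{s_*})$ such that $x\in\bigcap_nC_{b|n}\subset G_0(z')$, and $(C_{b|n})_n$ is decreasing.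

*Proof.* We have $x\in C_\emptyset$, and if $x\in C_{b|n}$, then by definition of $B$ there is $b(n)$ with $x\in C_{b|(n+1)}$. So we get $b$ with $x\in C_{b|n}$ for all $n$. In particular $z\in W_{b|n}$. Let $W_n$ be the unique member of $\mathcal W_{b|n}$ containing $z$, and $s_n=s_{b|n}(W_n)$. The set $W_{n+1}$ belongs to $\mathcal V^W_{b(n)}$ for some $W\in\mathcal W_{b|n}$; then $z\in W_{n+1}\subset W$, so $W=W_n$ by disjointness. Hence $s_{n+1}$ is a $D_n$-good proper extension of $s_n$. Let $(q_k)$ be the union of the $s_n$, an infinite sequence. Since $z\in W_n=U_{s_n}$ for all $n$, we have $z'=(z,(q_k))\in Z'$ and $z'\in N(s_*,U_{s_*})$, and $z'\in N(s_{n+1},U_{s_{n+1}})\subset D_n$ for all $n$. Also $C_{b|n}=(\hat H_{s_n})_z$ decreases with $n$. The sets $(\hat H_{(q_0,\dots,q_k)})_z$ decrease with $k$, and the $C_{b|n}$ form a subsequence, so Lemma 7.5 gives $\bigcap_nC_{b|n}\subset G_0(z')$. $\square$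

**Lemma 9.3.** $Z'$ is a Baire space. If $Z$ is metrizable (completely metrizable), so is $Z'$.

*Proof.* Let dense open $D_n$ and a basic set $N(s,O)$ be given. Run the construction with $s_*=s^\frown(O,H_s\cap(O\times K))$, so that $U_{s_*}=O$. Since $O$ is a nonempty Baire space, $R\neq\emptyset$. For $z\in R$ we have $B\neq\emptyset$ by (1), and Lemma 9.2 gives a point of $\bigcap_nD_n\cap N(s_*,O)\subset\bigcap_nD_n\cap N(s,O)$.

For the second assertion, let $Z$ be metrizable; then $Z\times Q^\omega$ is metrizable, and so is $Z'$. The requirements on $(q_n)$ alone define a closed subset of $Z\times Q^\omega$, and each requirement $z\in U_{q_n}$ defines an open one. So $Z'$ is a $G_\delta$ in $Z\times Q^\omega$, and if $Z$ is completely metrizable, then so are $Z\times Q^\omega$ and its $G_\delta$ subset $Z'$. $\square$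

## 10. The value $F(z)$ is a singleton: proofs of Theorems A and B

**Proposition 10.1.** If $K\ne\emptyset$ is compact Hausdorff and $K\in\mathcal S_{\mathcal C}$, then $P(K)\in\mathcal S_{\mathcal C}$.

*Proof.* Let $\emptyset\neq Z\in\mathcal C$ and $F:Z\to2^{P(K)}$ be minimal usco.

**Step 1 (using the hypothesis over $Z'$).** By Lemma 9.3, $Z'\in\mathcal C$. As $K\in\mathcal S_{\mathcal C}$, the minimal usco $G_0:Z'\to2^K$ is single-valued at every point of $\bigcap_nD_n$ for suitable dense open $D_n\subset Z'$. Run the construction of Section 9 with these $D_n$ and $s_*=(q_*)$. Then $U_{s_*}=Z$ and $m_{H_{s_*}}=1$. Let $z$ belong to the residual set $R\subset Z$; by (1), $\mu(B)=1$ for all $\mu\in F(z)$.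

**Step 2 (all $\mu\in F(z)$ agree on countably generated data).** Let $\Sigma$ be the $\sigma$-algebra on $K$ generated by the countable family $\{C_\tau:\tau\in\omega^{<\omega}\}$. By item 2 of Lemma 9.1 the measures in $F(z)$ agree on the finite intersections of generators, so by the $\pi$–$\lambda$ theorem they agree on $\Sigma$. Also $B\in\Sigma$.

**Step 3 (open sets are in $\Sigma$ up to a null set).** We claim that for every open $W\subset K$
$$B\cap W=B\cap\bigcup\{C_\tau:C_\tau\subset W\}.\tag{2}$$
Let $x\in B\cap W$. By Lemma 9.2, $x\in\bigcap_nC_{b|n}\subset G_0(z')$ with $z'\in\bigcap_nD_n$. Since $G_0(z')$ is a singleton, $\bigcap_nC_{b|n}=\{x\}\subset W$. The compact sets $C_{b|n}$ decrease, so $x\in C_{b|n}\subset W$ for some $n$. The other inclusion is clear. So $B\cap W\in\Sigma$.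

**Step 4 (conclusion).** For $\mu,\nu\in F(z)$ and $W$ open, $\mu(W)=\mu(B\cap W)=\nu(B\cap W)=\nu(W)$. By regularity $\mu=\nu$. So $F(z)$ is a singleton for every $z\in R$. $\square$

The uncountably many open sets $W$ that stopped us in Section 5 are handled by (2): for each $z\in R$ there is a countable family $\{C_\tau\}$, depending on $z$, that tests all of them at once.

**Proof of Theorem A.** The map $x\mapsto\delta_x$ embeds $K$ in $P(K)$, and $P(K)\subset(C(K)^*,w^*)$. So, by Proposition 2.4(a), $(C(K)^*,w^*)\in\mathcal S_{\mathcal C}$ implies $P(K)\in\mathcal S_{\mathcal C}$, and this implies $K\in\mathcal S_{\mathcal C}$. The converse implications are Propositions 10.1 and 4.2. $\square$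

**Proof of Theorem B.** If $K=\emptyset$, then $C(K)=\{0\}$ and there is nothing to prove. Otherwise $K\in\mathcal S_{(iii)}$, as $\mathcal S\subset\mathcal S_{(iii)}$, so $(C(K)^*,w^*)\in\mathcal S_{(iii)}$ by Theorem A, and $C(K)$ is weak Asplund by Proposition 4.3. $\square$

## 11. Convex hulls, norming sets, and separability of $L^1(\mu)$: proof of Theorem C

**Part 1.** We may assume $L\neq\emptyset$ and regard the locally convex space $X$ as real. Put $C=\overline{\rm conv}\,L$, which is compact. A *barycenter* of $\mu\in P(L)$ is a point $x\in C$ with $f(x)=\int f\,d\mu$ for all $f\in X^*$; for example, $\sum_ia_i\delta_{x_i}$ has the barycenter $\sum_ia_ix_i$. We use the fact (Phelps, *Lectures on Choquet's Theorem*, Section 1) that each $\mu\in P(L)$ has a unique barycenter and that the barycenter map $P(L)\to C$ is continuous and onto. Here is a proof. Uniqueness holds since $X^*$ separates points. For existence, finitely supported probability measures are weak* dense in $P(L)$: given finitely many functions in $C(L)$, partition $L$ into finitely many Borel sets on which they oscillate little, and move the mass of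 each nonempty set of the partition to one of its points. Let $\mu_\alpha\to\mu$ be finitely supported, with barycenters $x_\alpha\in C$. A subnet of $(x_\alpha)$ converges to some $x\in C$, and $f(x)=\lim f(x_\alpha)=\lim\int f\,d\mu_\alpha=\int f\,d\mu$ along it. For continuity, the compact set $C$ carries its weak topology, since a compact topology coincides with any coarser Hausdorff topology, and $f$ of the barycenter is $\int f\,d\mu$, which is continuous in $\mu$. The image is compact and convex and contains $L$, so it is $C$.

By Theorem A, $P(L)\in\mathcal S_{\mathcal C}$, so $C\in\mathcal S_{\mathcal C}$ by Proposition 2.4(d). $\square$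

**Part 2.** If $V=\{0\}$, the assertion is trivial. Otherwise $L\neq\emptyset$. The set $L$ is $w^*$-compact, so it is pointwise bounded on $V$, hence norm bounded by the uniform boundedness principle. Define $T:V\to C(L)$ by $Tv(v^*)=v^*(v)$, where $L$ carries the $w^*$-topology. It is bounded, and $\|Tv\|\ge c\|v\|$.

We claim that $\mathbb B_{V^*}\subset T^*(c^{-1}\mathbb B_{C(L)^*})$. Given $v^*\in\mathbb B_{V^*}$, the functional $Tv\mapsto v^*(v)$ on $T(V)$ is well defined and satisfies $|v^*(v)|\le\|v\|\le c^{-1}\|Tv\|$. A Hahn–Banach extension $\lambda$ with $\|\lambda\|\le c^{-1}$ has $T^*\lambda=v^*$.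

By Theorem A, $(C(L)^*,w^*)\in\mathcal S_{\mathcal C}$, so by Proposition 2.4(a) its compact subset $nc^{-1}\mathbb B_{C(L)^*}$ is in $\mathcal S_{\mathcal C}$. Since $T^*$ is $w^*$-$w^*$ continuous, the image of this ball is in $\mathcal S_{\mathcal C}$ by Proposition 2.4(d), and so is its subset $n\mathbb B_{V^*}$. By Proposition 4.1, $(V^*,w^*)\in\mathcal S_{\mathcal C}\subset\mathcal S_{(iii)}$, and $V$ is weak Asplund by Proposition 4.3. $\square$

**Part 3.** Let $\mu\in P(K)$; so $K\neq\emptyset$. Let $Z$ be a one-point space and $F(z)=\{\mu\}$, a minimal usco on a completely metrizable space. The proof of Proposition 10.1, with $\mathcal C$ = (iii), applies; the residual set $R$ is all of $Z$. It gives a Borel set $B$ with $\mu(B)=1$, and by (2) the countable family $\{C_\tau\cap B\}$ is a network for $B$.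

For the separability of $L^1(\mu)$, consider the family of Borel sets $A$ with $A\cap B\in\Sigma$. It is a $\sigma$-algebra, since $B\in\Sigma$, and it contains all open sets by (2); hence it contains all Borel sets. So every Borel set agrees, modulo a $\mu$-null set, with a member of $\Sigma$. Let $\mathcal A$ be the countable algebra generated by the sets $C_\tau$. The sets $A\in\Sigma$ such that for each $\varepsilon>0$ some $A'\in\mathcal A$ has $\mu(A\mathbin{\triangle}A')<\varepsilon$ form a $\sigma$-algebra: complements and finite unions are clear, and a countable union is approximated in measure by finite ones. It contains $\mathcal A$, so it is $\Sigma$. Hence the rational linear combinations of indicators of members of $\mathcal A$ form a countable dense subset of $L^1(\mu)$. $\square$
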